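\title{Ideal chains in semigroups whose algebras are Noetherian of finite Gelfand--Kirillov dimension}

\begin{abstract}
Let $K$ be a field and $S$ a semigroup. We prove that if the semigroup algebra $K[S]$ is right Noetherian and has finite Gelfand--Kirillov dimension, then $S$ has a finite chain of ideals whose factors are nilpotent or uniform. More precisely, every finite ideal chain of $S$ has such a refinement, in which the completely $0$-simple closures of the non-nilpotent factors have finitely many nonzero $\mathcal R$-classes and finitely generated nilpotent-by-finite maximal subgroups. The dimension hypothesis is used only through the polynomial growth of finitely generated subsemigroups. The proof recovers the rows, the group and the columns of a Rees matrix semigroup inside an ideal of $S$. Its central step is a statement on subsemigroups of nilpotent-by-finite groups that turns information on right ideals into information on two-sided ideals.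
\end{abstract}

\section{Introduction}\label{sec:intro}

Throughout, $K$ is a field, $S$ is a semigroup, and $K[S]$ is the semigroup algebra, the vector space with basis $S$ and the multiplication extending that of $S$. We do not assume that $S$ has an identity. A right ideal of $K[S]$ is a subspace closed under right multiplication by $S$, and $K[S]$ is \emph{right Noetherian} if it satisfies the ascending chain condition (acc) on right ideals. The \emph{Gelfand--Kirillov dimension} of a $K$-algebra $A$ is
\[
\operatorname{GK}(A)=\sup_V\ \limsup_{n\to\infty}\ \frac{\log\dim(V+V^2+\dots+V^n)}{\log n},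
\]
where $V$ runs over the nonzero finite-dimensional subspaces of $A$.

An \emph{ideal} of $S$ is a nonempty subset $I$ with $SI\cup IS\subseteq I$. The \emph{Rees factor} $S/I$ is the set $(S\setminus I)\cup\{\theta\}$, where $\theta$ is a zero and every product that falls into $I$ is replaced by $\theta$. An \emph{ideal chain} of $S$ is a chain $S_1\subseteq S_2\subseteq\dots\subseteq S_n=S$ of ideals of $S$, and its \emph{factors} are $S_1$ and the Rees factors $S_i/S_{i-1}$ for $2\le i\le n$. A semigroup $T$ with zero $\theta$ is \emph{nilpotent} if $T^k=\{\theta\}$ for some $k\ge1$.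

The second kind of factor is modeled on completely $0$-simple semigroups. A semigroup $M$ with zero is \emph{completely $0$-simple} if $M^2\ne\{0\}$, its only ideals are $\{0\}$ and $M$, and it has a primitive idempotent. These semigroups have coordinates. Let $G$ be a group, $X$ and $\Lambda$ nonempty sets, and $P=(p_{\lambda x})$ a $\Lambda\times X$ matrix with entries in $G\cup\{0\}$. The \emph{Rees matrix semigroup} $\mathcal M^0(G;X,\Lambda;P)$ consists of $0$ and the triples $(x,g,\lambda)\in X\times G\times\Lambda$, with
\[
(x,g,\lambda)(y,h,\mu)=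
\begin{cases}
(x,\,g\,p_{\lambda y}\,h,\,\mu) & \text{if } p_{\lambda y}\ne0,\\
0 & \text{if } p_{\lambda y}=0.
\end{cases}
\]
Call $P$ \emph{regular} if for every $\lambda$ some $p_{\lambda x}$ is nonzero and for every $x$ some $p_{\lambda x}$ is nonzero. By Rees's theorem the completely $0$-simple semigroups are, up to isomorphism, the Rees matrix semigroups with regular $P$. Recall Green's relations: $a\,\mathcal R\,b$ if $a$ and $b$ generate the same right ideal, $a\,\mathcal L\,b$ if they generate the same left ideal, and $\mathcal H=\mathcal R\cap\mathcal L$. For regular $P$ the nonzero $\mathcal R$-classes are the \emph{rows} (triples with fixed $x$), the nonzero $\mathcal L$-classes are the \emph{columns} (fixed $\lambda$), and the nonzero $\mathcal H$-classes are the sets $H_{x\lambda}=\{(x,g,\lambda):g\in G\}$. The class $H_{x\lambda}$ is a group exactly when $p_{\lambda x}\ne0$; then $(x,g,\lambda)\mapsto gp_{\lambda x}$ is an isomorphism $H_{x\lambda}\to G$. These groups are the maximal subgroups of $M$ other than $\{0\}$.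

A semigroup $T$ is \emph{uniform}, in the sense of Jespers and Okni\'nski, if it is a subsemigroup of a completely $0$-simple semigroup $M$, called a \emph{completely $0$-simple closure} of $T$, such that
\begin{enumerate}
\item[(a)] $T$ intersects every nonzero $\mathcal H$-class of $M$;
\item[(b)] every nonzero $\mathcal H$-class $H$ of $M$ that is a group is generated as a group by $T\cap H$.
\end{enumerate}
Condition (a) says that $T$ occupies every position $(x,\lambda)$ of the matrix pattern, and (b) says that at the positions carrying a group, $T$ is large enough to recover the group. The question we answer is the following.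

\begin{quote}
\emph{If $K[S]$ is right Noetherian and $\operatorname{GK}(K[S])<\infty$, does $S$ have a finite ideal chain with uniform or nilpotent factors?}
\end{quote}

The simplest cases suggest a positive answer. If $S$ is finite, both hypotheses hold, and a maximal ideal chain has factors that have zero multiplication, or are completely $0$-simple, or (for the lowest one) become completely $0$-simple when a zero is adjoined; the last two kinds are uniform. If $S$ is a subsemigroup of a group $G$ and generates $G$, then $S$ is uniform with closure $G\cup\{0\}$, and the chain of length one suffices; by Lemma~\ref{lem:ore} and Ore's theorem this covers every cancellative $S$ with $\operatorname{GK}(K[S])<\infty$. In general one expects the two pictures to combine, in the same way as a right Noetherian ring is, modulo a nilpotent ideal, an order in a semisimple Artinian ring: uniform factors should play the role of orders in simple Artinian rings.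

The Noetherian hypothesis cannot be dropped. Let $S$ be the set of positive integers with the product $m\cdot n=\min(m,n)$. Finite subsets are subsemigroups, so $\operatorname{GK}(K[S])=0$. Every factor of an ideal chain consists of idempotents any two of which satisfy $ef=fe\in\{e,f\}$. A nilpotent factor is therefore trivial. In a completely $0$-simple semigroup, nonzero idempotents with $ef=fe=f$ lie in the same row and column, hence in one group, and are equal; so a uniform factor has at most two elements. Since $S$ is infinite, no finite chain of the required kind exists.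

\begin{theorem}\label{thm:main}
If $K[S]$ is right Noetherian and $\operatorname{GK}(K[S])<\infty$, then $S$ has a finite ideal chain whose factors are uniform or nilpotent.
\end{theorem}

We prove a more precise statement under the following growth condition on $S$.
\begin{enumerate}
\item[(PG)] For every finite $\Sigma\subseteq S$, the number $|\bigcup_{i\le n}\Sigma^i|$ is bounded by a polynomial in $n$.
\end{enumerate}
If $V$ is the span of $\Sigma$, then $\dim(V+\dots+V^n)=|\bigcup_{i\le n}\Sigma^i|$, because distinct elements of $S$ are linearly independent in $K[S]$. If $\operatorname{GK}(K[S])<\gamma$, this number is at most $n^\gamma$ for large $n$. So $\operatorname{GK}(K[S])<\infty$ implies (PG), and Theorem~\ref{thm:main} follows from the next theorem, applied to the chain $S_1=S$.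

\begin{theorem}\label{thm:refined}
Let $K[S]$ be right Noetherian and let $S$ satisfy \textup{(PG)}. Then every finite ideal chain of $S$ can be refined to a finite ideal chain with uniform or nilpotent factors. Moreover, each non-nilpotent factor $T$ can be taken uniform with a completely $0$-simple closure $M$ such that:
\begin{enumerate}
\item[(1)] $M$ has finitely many nonzero $\mathcal R$-classes;
\item[(2)] the maximal subgroups $H\ne\{0\}$ of $M$ are finitely generated nilpotent-by-finite, and $H$ is the group of right and of left quotients of $T\cap H$;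
\item[(3)] for each such $H$ there are a normal subgroup $F$ of finite index in $H$ and $t\in T\cap H$ with $[F,F]\,t\subseteq T\cap H$.
\end{enumerate}
\end{theorem}

Condition (PG) imposes no uniform bound on the degrees of the polynomials. It enters the proof only in Section~\ref{sec:group}. Nothing is claimed when (PG) is dropped.

Section~\ref{sec:tools} collects the standard tools, and Section~\ref{sec:reduction} reduces Theorem~\ref{thm:refined} to finding one nilpotent or uniform ideal. Section~\ref{sec:model} explains the method on three small examples. Sections~\ref{sec:rows}--\ref{sec:embedding} carry it out; Section~\ref{sec:nilpotent}, on subsemigroups of nilpotent-by-finite groups, can be read on its own.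

\section{Tools}\label{sec:tools}

\subsection*{Rings} Let $A$ be a right Noetherian ring with identity and $N$ its prime radical, the intersection of its prime ideals; $N$ contains every nilpotent right ideal. By Levitzki's theorem $N$ is nilpotent. By Goldie's theorem the semiprime ring $A/N$ has a classical right ring of quotients $Q\supseteq A/N$, and $Q$ is semisimple Artinian; in particular every right ideal of $Q$ has finite composition length.

\subsection*{Combinatorics} Ramsey's theorem: if the pairs $i<k$ of positive integers are colored with two colors, there is an infinite set of integers all of whose pairs have the same color. Fekete's lemma: if $f(m+n)\ge f(m)+f(n)$ for all positive integers $m,n$, then $f(n)/n\to\sup_nf(n)/n$.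

\subsection*{Groups} We write $[x,y]=x^{-1}y^{-1}xy$. A group is \emph{nilpotent-by-finite} if it has a nilpotent normal subgroup of finite index. Subgroups of finite index in finitely generated groups are finitely generated, and the \emph{core} of a subgroup of finite index (the intersection of its conjugates) is normal of finite index. Let $G$ be finitely generated nilpotent. Then all subgroups of $G$ are finitely generated, and $G$ has a torsion-free normal subgroup of finite index. The \emph{Hirsch length} $h(G)$, the number of infinite factors in a subnormal series with cyclic factors, satisfies $h(G)=h(H)+h(G/H)$ for $H\trianglelefteq G$ and vanishes exactly for finite groups. If $G$ is not abelian, the second center $Z_2(G)$, defined by $Z_2(G)/Z(G)=Z(G/Z(G))$, is strictly larger than the center $Z(G)$.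

\subsection*{Groups of quotients} A semigroup $C$ is \emph{right Ore} if $aC\cap bC\ne\emptyset$ for all $a,b\in C$; by induction any finitely many sets $a_iC$ then intersect. \emph{Left Ore} is defined dually. By Ore's theorem a cancellative right Ore semigroup $C$ embeds in a group $G$ with $G=CC^{-1}=\{ab^{-1}:a,b\in C\}$; such a group is unique up to isomorphism over $C$ and is called the \emph{group of right quotients}. Groups of left quotients, $G=C^{-1}C$, are dual. If a right Ore semigroup $C$ lies in a group, then $CC^{-1}$ is the subgroup generated by $C$: it contains $c=c^2c^{-1}$, is closed under inverses, and $bx=cy$ gives $(ab^{-1})(cd^{-1})=(ax)(dy)^{-1}$. If $C$ is also left Ore, then $CC^{-1}=C^{-1}C$ by symmetry. We use the following theorem of Grigorchuk.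

\begin{theorem}[\cite{Gri}]\label{thm:gri}
A finitely generated cancellative semigroup of polynomial growth has a group of quotients, and this group is nilpotent-by-finite.
\end{theorem}

Condition (PG) passes to subsemigroups and homomorphic images, and it excludes free subsemigroups of rank $2$, which have $2^n$ words of length $n$.

\begin{lemma}\label{lem:ore}
A cancellative semigroup $C$ without free subsemigroups of rank $2$ is left and right Ore.
\end{lemma}

\begin{proof}
By symmetry it suffices to assume $Ca\cap Cb=\emptyset$ and to show that distinct nonempty words $u,w$ in the letters $a,b$ have distinct values in $C$. Suppose the values are equal, and let $c\in C$. If neither word is a suffix of the other, cancel the longest common suffix; this gives $u'a=w'b$ with $u',w'$ possibly empty, and then $(cu')a=(cw')b\in Ca\cap Cb$. Otherwise, say, $u=u''w$ with $u''$ nonempty. From $xu''w=xw$ we get $xu''=x$ for all $x\in C$. If $u''=u'a$, then $cb=(cbu')a$; if $u''=u'b$, then $ca=(cau')b$. In each case $Ca\cap Cb\ne\emptyset$, a contradiction.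
\end{proof}

An action of $C$ by injective maps extends to an action of the group of quotients on a larger set.

\begin{lemma}\label{lem:loc}
Let $C$ be a cancellative left and right Ore semigroup with group of quotients $G=CC^{-1}=C^{-1}C$. Let $C$ act from the left on a set $\Omega_0$, each $c\in C$ by an injective map. Let $\Omega=G\otimes_C\Omega_0$ be the quotient of $G\times\Omega_0$ by the equivalence relation generated by $(gc,\omega)\sim(g,c\omega)$, with $G$ acting by $g'(g\otimes\omega)=g'g\otimes\omega$.
\begin{enumerate}
\item[(i)] The map $\omega\mapsto1\otimes\omega$ is injective and commutes with $C$; we regard $\Omega_0$ as a subset of $\Omega$.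
\item[(ii)] Every element of $\Omega$ has the form $c^{-1}\omega$ with $c\in C$, $\omega\in\Omega_0$.
\item[(iii)] If $c\omega=c'\omega$ with $c,c'\in C$, $\omega\in\Omega_0$ always implies $c=c'$, then $G$ acts freely on $\Omega$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) We have $c(1\otimes\omega)=c\otimes\omega=1\otimes c\omega$. Let $1\otimes\omega=1\otimes\omega'$, and take a finite chain of generating steps from $(1,\omega)$ to $(1,\omega')$. Write the group elements occurring in it as $g_i=c_i^{-1}d_i$ and choose $c\in\bigcap_iCc_i$; then $cg_i\in C$ for all $i$. Assign to a pair $(g,\xi)$ of the chain the element $(cg)\xi\in\Omega_0$. The pairs $(gc',\xi)$ and $(g,c'\xi)$ receive the same element, so $c\omega=c\omega'$, and $\omega=\omega'$ by injectivity.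

(ii) If $g=c^{-1}a$, then $g\otimes\omega=c^{-1}(a\otimes\omega)=c^{-1}(1\otimes a\omega)$.

(iii) If $g$ fixes $d^{-1}\omega$, then $dgd^{-1}$ fixes $\omega$. Write $dgd^{-1}=c^{-1}c'$. Then $c\omega=c'\omega$ in $\Omega_0$, so $c=c'$ and $g=1$.
\end{proof}

\section{Reduction to a single ideal}\label{sec:reduction}

Rees factors have a zero, and the natural algebra of a semigroup $S$ with zero $\theta$ is the \emph{contracted} algebra $K_0[S]=K[S]/K\theta$, which has the nonzero elements of $S$ as a basis and in which $\theta=0$. For a subset $R\subseteq S$ let $K_0[R]$ be its span in $K_0[S]$. Let $\mathcal K$ be the class of monoids $S$ with a zero $\theta\ne1$ such that $K_0[S]$ is right Noetherian and (PG) holds. If $S\in\mathcal K$ and $I\ne S$ is an ideal, then $S/I\in\mathcal K$, because $K_0[S/I]\cong K_0[S]/K_0[I]$. In a semigroup with zero, \emph{nonzero} means different from $\theta$ for elements and different from $\{\theta\}$ for ideals.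

A \emph{right congruence} on a right ideal $R$ of $S$ is an equivalence relation $\kappa$ on $R$ such that $(a,b)\in\kappa$ and $s\in S$ imply $(as,bs)\in\kappa$.

\begin{lemma}\label{lem:acc}
Let $S\in\mathcal K$.
\begin{enumerate}
\item[(i)] $S$ has acc on right ideals. In particular, for every sequence $s_1,s_2,\dots$ in $S$ there are $i<k$ with $s_k\in s_iS$.
\item[(ii)] For every right ideal $R$ of $S$, the right congruences on $R$ satisfy acc.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) The map $R\mapsto K_0[R]$ from right ideals of $S$ to right ideals of $K_0[S]$ is injective and order preserving. For the second claim consider the right ideals $\bigcup_{i\le k}s_iS$, which contain $s_k$.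

(ii) For a right congruence $\kappa$ let $W_\kappa\subseteq K_0[R]$ be the span of the differences $a-b$ with $(a,b)\in\kappa$. This is a right ideal of $K_0[S]$, and $\kappa\mapsto W_\kappa$ is order preserving. Let $V_\kappa$ be the vector space whose basis is the set of $\kappa$-classes other than the class of $\theta$, and map $K_0[R]\to V_\kappa$ by sending $a\in R$ to its class, or to $0$ if $(a,\theta)\in\kappa$. This map kills $W_\kappa$, and two elements of $R$ have the same image only if they are $\kappa$-related. So $(a,b)\in\kappa$ if and only if $a-b\in W_\kappa$, and $\kappa\mapsto W_\kappa$ is injective.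
\end{proof}

Call a semigroup $T$ with zero $\theta$ \emph{$0$-uniform} if it embeds in a completely $0$-simple semigroup $M$ so that $\theta\mapsto0$ and (a), (b) hold.

\begin{proposition}\label{prop:main}
Let $S\in\mathcal K$ and let $J_0$ be a nonzero ideal of $S$. Then $J_0$ contains a nonzero ideal $T$ of $S$ that is nilpotent, or $0$-uniform with a closure satisfying \textup{(1)--(3)} of Theorem~\ref{thm:refined}.
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:refined} from Proposition~\ref{prop:main}]
Let $S^1=S\cup\{1\}$ and $S_*=S\cup\{1,\theta\}$, where $1$ is a new identity and $\theta$ a new zero, adjoined even if $S$ already has such elements. Then $K_0[S_*]\cong K[S^1]$. The right $K[S^1]$-submodules of $K[S]$ are the right ideals of $K[S]$, so $K[S]$ is a Noetherian $K[S^1]$-module, and $K[S^1]/K[S]\cong K$; hence $K[S^1]$ is right Noetherian. Adjoining $1$ and $\theta$ to a finite subset of $S$ adds at most these two elements to the set of products, so (PG) holds in $S_*$. Thus $S_*\in\mathcal K$.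

The map $I\mapsto I\cup\{\theta\}$ is a bijection from the ideals of $S$ onto the nonzero ideals of $S_*$ contained in $S\cup\{\theta\}$. Let $I\subsetneq I'\subseteq S\cup\{\theta\}$ be ideals of $S_*$, where $I=\{\theta\}$ is allowed. Since $1\notin I$, we have $S_*/I\in\mathcal K$, and Proposition~\ref{prop:main} for $S_*/I$ and $I'/I$ gives an ideal $I_1$ of $S_*$ with $I\subsetneq I_1\subseteq I'$ and $I_1/I$ nilpotent or $0$-uniform with (1)--(3). Repeat with $I_1$ in place of $I$. By Lemma~\ref{lem:acc}(i) we reach $I'$ after finitely many steps.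

Given a chain $S_1\subseteq\dots\subseteq S_n=S$, refine in this way every strict inclusion in $\{\theta\}\subseteq S_1\cup\{\theta\}\subseteq\dots\subseteq S_n\cup\{\theta\}$, then delete $\theta$ from all terms and drop the empty set. The result refines the given chain, and all Rees factors are unchanged. The lowest factor is $I\setminus\{\theta\}$, where $I$ is the smallest nonzero term. All powers of an element of $I\setminus\{\theta\}$ lie in $S$, so $I$ is not nilpotent. Hence $I$ is $0$-uniform, and since $\theta\mapsto0$, the semigroup $I\setminus\{\theta\}$ is uniform with the same closure and the same intersections $T\cap H$.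
\end{proof}

\section{The model and three examples}\label{sec:model}

To prove Proposition~\ref{prop:main} we must produce the data $X,G,\Lambda,P$ from the multiplication of $S$. In $M=\mathcal M^0(G;X,\Lambda;P)$ with regular $P$ they can be read off as follows.
\begin{itemize}
\item Nonzero $a,b$ lie in the same row if and only if $aM\cap bM\ne\{0\}$.
\item Left multiplication by $s=(x,g,\lambda)$ sends the row $y$ to $0$ if $p_{\lambda y}=0$. Otherwise it maps the row $y$ to the row $x$ by $(y,h,\mu)\mapsto(x,gp_{\lambda y}h,\mu)$. This map is \emph{injective}, and it is \emph{rigid}: it is determined by its value at one element of the row.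
\item Fix a row $o$. The left multiplications that map the row $o$ to itself form a copy of $G$ acting freely on that row, and the orbits are the columns.
\end{itemize}
We imitate these steps inside an ideal $J\subseteq J_0$. Rows are defined by $aS\cap bS\ne\{\theta\}$ (Section~\ref{sec:rows}). Injectivity and rigidity may fail in $J$, but they hold modulo the congruence $\tau$ given by: $a\,\tau\,b$ if every row contains some $v$ with $av=bv$ (Section~\ref{sec:tau}). The left multiplications of one row of $J/\tau$ form a cancellative semigroup $C$, and $G$ is its group of quotients (Section~\ref{sec:group}). The main difficulty is to return from $J/\tau$ to $S$: we need a nonzero two-sided ideal $T$ on which injectivity and rigidity hold exactly (Sections~\ref{sec:nilpotent} and~\ref{sec:ideal}). The columns are then the $G$-orbits on a row of $T$ (Section~\ref{sec:embedding}).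

In the following examples $S=J\cup\{1\}$, where $J$ contains a zero $\theta$ and no nonzero nilpotent element; $A=K_0[S]$, and $N$, $Q$ are as in Section~\ref{sec:tools}. One might try to embed $J$ in the multiplicative semigroup of $Q$. The first two examples show that this loses rows and columns.

\begin{example}[two rows identified in $Q$]\label{ex:rows}
Let $J\setminus\{\theta\}=\{\alpha,\beta\}\times\{1,2,\dots\}$ with $(x,n)(y,m)=(x,n+m)$, and put $a=(\alpha,1)$, $b=(\beta,1)$. Then $(\alpha,n)=a^n$ and $(\beta,n)=ba^{n-1}$, so $A$ is generated by $1$ and $b$ as a right $K[a]$-module and is right Noetherian. Since $J(a-b)=0$, the right ideal $(a-b)A$ has square zero, so $a-b\in N$ and $a,b$ have the same image in $Q$. But $aS\cap bS=\{\theta\}$: there are two rows. On the row $\alpha$ the element $a^n$ acts by $a^m\mapsto a^{n+m}$, so $C$ is free on one generator $g$, $G=\langle g\rangle$ is infinite cyclic, and there is one orbit $\lambda$. The map $(x,n)\mapsto(x,g^n,\lambda)$ embeds $J$ in $\mathcal M^0(G;\{\alpha,\beta\},\{\lambda\};P)$ with $p_{\lambda\alpha}=p_{\lambda\beta}=1$, and $J$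 is $0$-uniform.
\end{example}

\begin{example}[two columns identified by $\tau$]\label{ex:columns}
Let $J=\{a,b,\theta\}$ with $vw=w$ for $v,w\in\{a,b\}$. There is one row, $a\,\tau\,b$, and $a-b\in N$ because $(a-b)J=0$. Both $a$ and $b$ act on the row as the identity, so $G$ is trivial, there are two orbits, and $J$ is itself completely $0$-simple with one row and two columns. So $\tau$ need not be trivial on the uniform ideal, and the columns must be built from $T$ and not from $J/\tau$.
\end{example}

\begin{example}[passing to a smaller ideal]\label{ex:smaller}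
Let $J=\{a,b,a^2,a^3,\dots\}\cup\{\theta\}$, where $a,b$ have length $1$, $a^n$ has length $n$, and the product of two nonzero elements is the power of $a$ whose exponent is the sum of the lengths. Then $A=K[a,b]/(a^2-ab,\,ab-b^2)$ is Noetherian. There is one row. Left multiplication by $a$ is not injective on it, since $aa=ab$, and indeed $J$ is not uniform: in a Rees matrix semigroup $a^2=ab=b^2\ne0$ would put $a$ and $b$ in the same row and column, hence in one group, forcing $a=b$. The only nontrivial $\tau$-class is $\{a,b\}$. On $J/\tau$ the multiplications by $a$ and $b$ coincide and are injective, so $G$ is infinite cyclic. The ideal $D=K(a-b)$ of $A$ spanned by differences of $\tau$-related elements is nilpotent and $DJ=0$. All nonzero elements of $S$ act injectively on the right ideal $aJ=\{a^2,a^3,\dots\}\cup\{\theta\}$, which is a two-sided ideal because $S$ is commutative. It is $0$-uniform with closure $G\cup\{0\}$, and $aJ\subseteq J\subseteq S$ has factors that are uniform, nilpotent, uniform.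
\end{example}

In the noncommutative case the acc on right congruences still gives nonzero \emph{right} ideals on which left multiplications are injective, and each element of $D$ is still killed by nonzero right ideals. Nothing obvious makes these right ideals contain a two-sided ideal. This is the point at which the structure of $G$ is needed.

\medskip
\noindent\textbf{Standing assumptions for Sections~\ref{sec:rows}--\ref{sec:group}, \ref{sec:ideal} and~\ref{sec:embedding}.} $S\in\mathcal K$, $A=K_0[S]$, and $J_0$ is a nonzero ideal of $S$ that contains no nonzero nilpotent ideal of $S$. (If it contains one, Proposition~\ref{prop:main} holds trivially.)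

\section{Rows}\label{sec:rows}

In the model, whether a product $sb$ vanishes depends only on the row of $b$; in particular $sb\ne0$ and $bw\ne0$ imply $sbw\ne0$. We obtain this property from the ring $Q$ by keeping only the elements of least rank.

Let $N$ be the prime radical of $A$, let $Q$ be the quotient ring of $A/N$, and let $s\mapsto\bar s$ be the map $S\to A/N\subseteq Q$. The set $\{s\in J_0:\bar s=0\}$ is an ideal of $S$ contained in the nilpotent ideal $N$, so it is nilpotent and equals $\{\theta\}$. For $q\in Q$ let $\ell(q)$ be the length of the right $Q$-module $qQ$. Since $pqQ$ is contained in $pQ$ and is an image of $qQ$, we have $\ell(pq)\le\min(\ell(p),\ell(q))$. Let $m\ge1$ be the minimum of $\ell(\bar s)$ over nonzero $s\in J_0$, and let $J_1$ consist of $\theta$ and all $s\in J_0$ with $\ell(\bar s)=m$. The inequality for $\ell$ shows that $J_1$ is an ideal of $S$.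

\begin{lemma}\label{lem:cat}
Let $b\in J_1$ and $s,w\in S$. If $bw\ne\theta$, then $\bar b\bar wQ=\bar bQ$. If moreover $sb\ne\theta$, then $sbw\ne\theta$.
\end{lemma}

\begin{proof}
Both $\bar b\bar wQ\subseteq\bar bQ$ have length $m$, so they are equal. If $sb\ne\theta$, then $\bar s\bar b\ne0$ because $sb\in J_0$, and $\bar s\bar b\bar wQ=\bar s\bar bQ\ne0$.
\end{proof}

The relation $aS\cap bS\ne\{\theta\}$ need not be transitive, since $bS$ may contain two nonzero right ideals meeting only in $\theta$. Call a nonzero $b\in J_1$ \emph{good} if $xS\cap yS\ne\{\theta\}$ for all nonzero $x,y\in bS$, and let $J_2$ consist of $\theta$ and the good elements.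

\begin{lemma}\label{lem:good}
$J_2$ is a nonzero ideal of $S$.
\end{lemma}

\begin{proof}
Suppose there are no good elements. Starting from a nonzero $x_0\in J_1$, choose successively nonzero $x_k,y_k\in x_{k-1}S$ with $x_kS\cap y_kS=\{\theta\}$. For $i<k$ we have $\theta\ne y_k\in x_iS$, so $y_k\notin y_iS$. This contradicts Lemma~\ref{lem:acc}(i).

Let $b$ be good and $s\in S$. If $bs\ne\theta$, then $bs$ is good because $bsS\subseteq bS$. Let $sb\ne\theta$ and let $sbp,sbq$ be nonzero. Then $bp,bq$ are nonzero, so $bpu=bqv\ne\theta$ for some $u,v$, and $sbpu=sbqv\ne\theta$ by Lemma~\ref{lem:cat}. So $sb$ is good.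
\end{proof}

For nonzero $a,b\in J_2$ write $a\approx b$ if $aS\cap bS\ne\{\theta\}$.

\begin{lemma}\label{lem:approx}
The relation $\approx$ is an equivalence relation on $J_2\setminus\{\theta\}$ with finitely many classes. If $as\ne\theta$, then $as\approx a$. If $a\approx b$ and $sa\ne\theta$, then $sb\ne\theta$ and $sa\approx sb$.
\end{lemma}

\begin{proof}
Reflexivity holds since $a\in aS$. If $as=bt\ne\theta$ and $bu=cv\ne\theta$, then $btp=buq\ne\theta$ for some $p,q$ because $b$ is good, so $asp=cvq\ne\theta$ and $a\approx c$. In any sequence $b_1,b_2,\dots$ of nonzero elements some $b_k$ lies in $b_iS$ with $i<k$, and then $b_k\approx b_i$; so there are finitely many classes. If $as\ne\theta$, then $as\in asS\cap aS$. Finally, if $ap=bq\ne\theta$ and $sa\ne\theta$, then $sbq=sap\ne\theta$ by Lemma~\ref{lem:cat}.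
\end{proof}

We shall shrink the ideal several times, and the set of rows should not change when we do. Among the nonzero ideals of $S$ contained in $J_2$, choose $J$ meeting the least number of $\approx$-classes. Let $X$ be the finite set of classes met by $J$, and call the sets $J_x=J\cap x$ $(x\in X)$ the \emph{rows} of $J$. By the choice of $J$,
\begin{equation}\label{eq:meets}
\text{every nonzero ideal } I\subseteq J \text{ of } S \text{ meets every row.}
\end{equation}
By Lemma~\ref{lem:approx}, each $J_x\cup\{\theta\}$ is a right ideal of $S$, and for $s\in S$, $x\in X$ there are two cases. Either $sJ_x=\{\theta\}$, and we write $sx=0$; or $sa\ne\theta$ for all $a\in J_x$ and $sJ_x$ is contained in a single row, whose index we denote by $sx$. Put $s0=0$. Evaluating at an element of $J_x$ gives $(st)x=s(tx)$. We use constantly, without further comment, that for $a\in J_x$ and $s,t\in S$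
\[
at\ne\theta\ \Rightarrow\ at\in J_x,\qquad sa=\theta\iff sx=0,\qquad sx\ne0\ \Rightarrow\ sa\in J_{sx}.
\]
For ideals $B,B'$ of $S$, the set $BB'$ of all products $bb'$ is again an ideal.

\begin{lemma}\label{lem:rows}
\begin{enumerate}
\item[(R1)] Finitely many elements of $J_x$ have a common nonzero right multiple, and it lies in $J_x$.
\item[(R2)] If $a,b\in J$ are nonzero and $I\subseteq J$ is a nonzero ideal of $S$, then $aIb\ne\{\theta\}$. Products of nonzero ideals of $S$ contained in $J$ are nonzero.
\item[(R3)] For $x,y\in X$ there is $s\in J$ with $sx=y$.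
\item[(R4)] If $a\in J$ is nonzero, then $ay\ne0$ for some $y\in X$. If $a\in J_x$ and $ay\ne0$, then $ay=x$. Hence $s\in J$ and $sy=x$ imply $s\in J_x$.
\end{enumerate}
\end{lemma}

\begin{proof}
(R1) If $c\in J_x$ is a common right multiple of some of the elements and $a$ is another one, then $c\approx a$, so $cp=aq\ne\theta$ for some $p,q$, and $cp\in J_x$.

(R2) We first show $aSb\ne\{\theta\}$. Otherwise $aS(SbS)=\{\theta\}$. By \eqref{eq:meets} the ideal $SbS$ meets every row, so $(as)x=0$ for all $s\in S$, $x\in X$, that is, $aSJ=\{\theta\}$. Then $(SaS)^2\subseteq S(aSJ)=\{\theta\}$, and $SaS$ is a nonzero nilpotent ideal in $J_0$, which is excluded. Now take a nonzero $c\in I$, then $s$ with $asc\ne\theta$, then $t$ with $(asc)tb\ne\theta$; here $sct\in I$. For nonzero ideals $B,B'\subseteq J$ take nonzero $b\in B$, $b'\in B'$; then $bBb'\subseteq BB'$ is nonzero.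

(R3) Take $a\in J_y$, $b\in J_x$ and $j\in J$ with $ajb\ne\theta$. Then $ajb\in J_y$, so $s=aj$ works.

(R4) Take $j\in J$ with $aja\ne\theta$, and let $ja\in J_y$; then $ay\ne0$. If $a\in J_x$, $b\in J_y$ and $ab\ne\theta$, then $ab\in J_x$. For the last claim, $s$ is nonzero and lies in some row, which must be $J_x$.
\end{proof}

Acc on right congruences gives a part of each row on which left multiplications are injective, in the manner of Fitting's lemma.

\begin{lemma}\label{lem:L}
For each $x\in X$ there is a nonzero right ideal $L_x\subseteq J_x\cup\{\theta\}$ of $S$ such that left multiplication by any $s\in S$ with $sx\ne0$ is injective on $L_x$.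
\end{lemma}

\begin{proof}
For $r\in S$ let $\kappa_r=\{(a,b):ra=rb\}$, a right congruence on $J_x\cup\{\theta\}$; note $\kappa_r\subseteq\kappa_{sr}$. Among the $r$ with $rx=x$ (such as $r=1$) choose one with $\kappa_r$ maximal, by Lemma~\ref{lem:acc}(ii), and put $L_x=r(J_x\cup\{\theta\})$. Let $sx\ne0$ and take $t$ with $t(sx)=x$ by (R3). Then $(tsr)x=x$ and $\kappa_r\subseteq\kappa_{sr}\subseteq\kappa_{tsr}$, so all three are equal. Thus $s(ra)=s(rb)$ implies $ra=rb$.
\end{proof}

\section{The congruence $\tau$}\label{sec:tau}

Two elements of a row can be moved into $L_x$, or onto a common multiple, by right multiplication. So injectivity and rigidity of left multiplications hold once we identify elements that become equal after a suitable right multiplication. For $a,b\in J$ define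
\[
a\,\tau\,b\iff\text{for every } y\in X \text{ there is } v\in J_y \text{ with } av=bv.
\]
A witness is required in every row because the proof of right compatibility passes from the row $y$ to the row $dy$.

\begin{lemma}\label{lem:tau}
\begin{enumerate}
\item[(T1)] $\tau$ is an equivalence relation on $J$, compatible with left and right multiplication by $S$.
\item[(T2)] If $a\,\tau\,b$ and $y\in X$, then $ay=0\iff by=0$. The $\tau$-class of $\theta$ is $\{\theta\}$, and each row is a union of $\tau$-classes.
\item[(T3)] If $a,b\in J$ and for each $y\in X$ there is $v\in J_y$ with $av\,\tau\,bv$, then $a\,\tau\,b$.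
\item[(T4)] \textup{(Rigidity)} If $s,s'\in S$ and $sj\,\tau\,s'j$ for some $j\in J_x$, then $sw\,\tau\,s'w$ for all $w\in J_x$.
\item[(T5)] \textup{(Injectivity)} If $a,b\in J_x$, $sx\ne0$ and $sa\,\tau\,sb$, then $a\,\tau\,b$.
\end{enumerate}
\end{lemma}

\begin{proof}
(T1) Reflexivity and symmetry are immediate. If $av=bv$ and $bv'=cv'$ with $v,v'\in J_y$, take $vp=v'q\in J_y$ by (R1); then $avp=bvp=bv'q=cv'q=cvp$. If $av=bv$, then $(sa)v=(sb)v$, which gives left compatibility. Let $a\,\tau\,b$, $d\in S$, $y\in X$ and $v\in J_y$. If $dy=0$, then $adv=\theta=bdv$. Otherwise take $v'\in J_{dy}$ with $av'=bv'$. By (R1), $dvp=v'q\ne\theta$ for some $p,q$; then $vp\in J_y$ and $ad(vp)=av'q=bv'q=bd(vp)$.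

(T2) With $v\in J_y$ and $av=bv$ we have $ay=0\iff av=\theta\iff bv=\theta\iff by=0$. If $a\ne\theta$, choose $y$ with $ay\ne0$ by (R4). Then $bv=av\ne\theta$, so $b\ne\theta$ and $a\approx b$.

(T3) Given $y$ and $v$, choose $y'$ with $vy'\ne0$ by (R4) and $w\in J_{y'}$ with $avw=bvw$. Then $vw\ne\theta$, so $vw\in J_y$.

(T4) Let $y\in X$ and $v\in J_y$. If $wy=0$, then $swv=\theta=s'wv$. Otherwise $wv\in J_x$, so $wvp=jq\ne\theta$ for some $p,q$ by (R1); then $vp\in J_y$ and $sw(vp)=sjq\,\tau\,s'jq=s'w(vp)$ by (T1). Now (T3) gives $sw\,\tau\,s'w$.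

(T5) Let $y\in X$. By (R4), $ay$ and $by$ lie in $\{0,x\}$, and $sx\ne0$; with (T2) this gives $ay=0\iff(sa)y=0\iff(sb)y=0\iff by=0$. If these hold, any $v\in J_y$ has $av=\theta=bv$. Otherwise take $v\in J_y$ with $sav=sbv$; then $av,bv\in J_x$. By (R1), applied to $av$ and a nonzero element of the right ideal $L_x$, there is $p$ with $\theta\ne avp\in L_x$. Then $sbvp=savp\ne\theta$, so $bvp\in J_x$, and in the same way there is $q$ with $\theta\ne bvpq\in L_x$. Also $avpq\in L_x$ and $s(avpq)=s(bvpq)$. Lemma~\ref{lem:L} gives $a(vpq)=b(vpq)$, and $vpq\in J_y$ because it is nonzero.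
\end{proof}

We write $\hat a$ for the $\tau$-class of $a$ and $\widehat J_x=J_x/\tau$.

\section{The semigroup $C$ and the group $G$}\label{sec:group}

Fix a row index $o\in X$, and by (R3) fix for each $x\in X$ elements
\[
u_x,e_x\in J\qquad\text{with}\qquad u_xx=o,\quad e_xo=x;
\]
they transport every row to the base row and back. Let $U=\{s\in J:so=o\}$, a subsemigroup of $S$, nonempty by (R3) and contained in $J_o$ by (R4). For $s\in U$ let $\pi(s)\colon\widehat J_o\to\widehat J_o$ be the map $\hat a\mapsto\widehat{sa}$, well defined by (T1). Then $\pi$ is a homomorphism from $U$ onto a semigroup $C$ of self-maps of $\widehat J_o$.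

The acc on right ideals of $S$ leaves a trace in $C$. For a semigroup $C$ consider the condition
\begin{enumerate}
\item[(WA)] For every $e\in C$ and every sequence $b_1,b_2,\dots$ in $C$ there are $i<k$ with $b_ke\in b_iC$.
\end{enumerate}
The extra factor $e$ is there because a relation $s_k=s_it$ in $S$ between elements of $U$ does not force $t\in U$, while multiplying by an element of $U$ repairs this.

\begin{lemma}\label{lem:C}
Every $c\in C$ is injective on $\widehat J_o$, and $c\hat\jmath=c'\hat\jmath$ for one $\hat\jmath\in\widehat J_o$ implies $c=c'$. The semigroup $C$ is cancellative, satisfies \textup{(WA)} and \textup{(PG)}, and is left and right Ore.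
\end{lemma}

\begin{proof}
The first two claims are (T5) and (T4). If $ca=cb$, then $a=b$ by injectivity of $c$; if $ac=bc$, then $a$ and $b$ agree at $c\hat\jmath$, so $a=b$.

Let $e=\pi(r)$ and $b_k=\pi(s_k)$. By Lemma~\ref{lem:acc}(i), $s_kr=s_irt$ for some $i<k$ and $t\in S$. Since $(s_kr)o=o$, we have $(rt)o\ne0$. So $rt\ne\theta$, hence $rt\in J_o$ as $r\in J_o$, and $(rt)o=o$ by (R4). Thus $rt\in U$ and $b_ke=b_i\pi(rt)$.

As an image of a subsemigroup of $S$, $C$ satisfies (PG). It therefore has no free subsemigroup of rank $2$, and Lemma~\ref{lem:ore} applies.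
\end{proof}

Let $G=CC^{-1}=C^{-1}C$ be the group of quotients of $C$.

\begin{proposition}\label{prop:G}
$G$ is finitely generated and nilpotent-by-finite.
\end{proposition}

\begin{proof}
We embed the lattice of subgroups of $G$ in the lattice of right congruences on $J_o\cup\{\theta\}$. Let $\widehat\Omega=G\otimes_C\widehat J_o\supseteq\widehat J_o$. By Lemmas~\ref{lem:loc} and~\ref{lem:C}, $G$ acts freely on $\widehat\Omega$. For a subgroup $H\le G$ let $a\sim_Hb$ mean that $a=b=\theta$, or that $a,b\in J_o$ and $\hat b\in H\hat a$. This is an equivalence relation. Let $\hat b=h\hat a$ with $h\in H$, and write $h=c^{-1}c'$, $c=\pi(s)$, $c'=\pi(s')$. Then $c\hat b=c'\hat a$, that is, $sb\,\tau\,s'a$, so $sbt\,\tau\,s'at$ for $t\in S$. As $so=s'o=o$, (T2) gives $bt=\theta\iff sbt=\theta\iff s'at=\theta\iff at=\theta$, and when these elements are nonzero, $c\,\widehat{bt}=c'\,\widehat{at}$, so $\widehat{bt}=h\,\widehat{at}$. Hence $\sim_H$ is a right congruence. If $H\subsetneq H'$, then $\sim_H$ is contained in $\sim_{H'}$. Take $h=c'c^{-1}\in H'\setminus H$ and $\hat\jmath\in\widehat J_o$. The classes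 $c\hat\jmath$ and $c'\hat\jmath=h(c\hat\jmath)$ lie in one $H'$-orbit, and by freeness not in one $H$-orbit; so the inclusion is strict. By Lemma~\ref{lem:acc}(ii), $G$ has acc on subgroups, so it is finitely generated.

Writing finitely many generators as quotients $ab^{-1}$, we find a finite nonempty subset of $C$ that generates $G$ as a group. Let $C_1$ be the semigroup it generates. It is cancellative of polynomial growth, hence Ore by Lemma~\ref{lem:ore}, and $C_1C_1^{-1}=G$. So $G$ is the group of quotients of $C_1$, and Theorem~\ref{thm:gri} applies.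
\end{proof}

\section{Subsemigroups of nilpotent-by-finite groups}\label{sec:nilpotent}

This section is independent of the standing assumptions. We want every principal right ideal $vC$ of $C$ to contain a left ideal $Cd$, and hence the two-sided ideal $CdC$. For commutative $C$ one takes $d=v$. In general $cv=v(v^{-1}cv)=v\,c\,[c,v]$, so it is enough that one element of $C$ absorbs all commutators. This is part (i) below.

\begin{proposition}\label{prop:A}
Let $G$ be a finitely generated nilpotent-by-finite group and $C\subseteq G$ a subsemigroup with $G=CC^{-1}$ satisfying \textup{(WA)}.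
\begin{enumerate}
\item[(i)] There are a normal subgroup $F$ of finite index in $G$ and $d\in C$ with $[F,F]\,d\subseteq C$.
\item[(ii)] For every $v\in C$ there is $d\in C$ with $Cd\subseteq vC$.
\end{enumerate}
\end{proposition}

\begin{example}\label{ex:heis}
Let $G$ be the Heisenberg group: its elements are the $p^ah^bz^c$ with $a,b,c\in\mathbb Z$, and
\[
(p^ah^bz^c)(p^{a'}h^{b'}z^{c'})=p^{a+a'}h^{b+b'}z^{c+c'+a'b},
\]
so $z$ is central and $hp=phz$. Let $C=\{p^ah^bz^c:a,b,c\ge0\}$. A product of $n$ elements with exponents at most $\kappa$ has $a,b\le\kappa n$ and $c\le\kappa n+\kappa^2n^2$, so $C$ satisfies (PG), is Ore, and $CC^{-1}=G$. Both conclusions fail. Let $d=p^ah^bz^c\in C$. A normal subgroup $F$ of index $n$ contains $h^n,p^n$, so $[F,F]$ contains all powers of $[h^n,p^n]=z^{n^2}$, while $z^td\notin C$ for $t<-c$. And $h^{-1}p^md=p^{m+a}h^{b-1}z^{c-m-a}\notin C$ for $m>c$, so $Cd\not\subseteq hC$. Accordingly (WA) fails: for $b_k=p^kh$ and $e=p$ we have $b_i^{-1}b_ke=p^{k-i+1}z^{-(k-i)}\notin C$. The proof of the proposition rests on this computation: the sequences $h^kp$ and $p^kh$ produce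 powers of $z$ that drift linearly in both directions, and (WA) forces $C$ to absorb them.
\end{example}

\begin{lemma}\label{lem:WA}
Let $C$ be a subsemigroup of a group $G$ satisfying \textup{(WA)}.
\begin{enumerate}
\item[(a)] For every $e\in C$ and sequence $(b_k)$ in $C$ there is an infinite set of indices such that $b_i^{-1}b_ke\in C$ for all $i<k$ in this set.
\item[(b)] $C$ is right Ore.
\item[(c)] If $H\trianglelefteq G$ has finite index, then $C_H=C\cap H$ is nonempty and satisfies \textup{(WA)}; if $G=CC^{-1}$, then $H=C_HC_H^{-1}$.
\item[(d)] The image $\bar C$ of $C$ in a factor group $\bar G$ satisfies \textup{(WA)}; if $G=CC^{-1}$, then $\bar G=\bar C\bar C^{-1}$.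
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Color a pair $i<k$ according to whether $b_i^{-1}b_ke\in C$. Ramsey's theorem gives an infinite monochromatic set, and (WA) for the corresponding subsequence shows that its color is ``yes''.

(b) For $a,b,e\in C$, (WA) for $b_k=a^kb$ gives $a^{k-i}be\in bC$ with $i<k$, so $aC\cap bC\ne\emptyset$.

(c) Let $n=|G:H|$; then $c^n\in C_H$ for $c\in C$. If $b_i,b_k,e\in C_H$ and $b_i^{-1}b_ke\in C$, then this element lies in $C_H$. If $g=c_1c_2^{-1}\in H$ with $c_1,c_2\in C$, then $g=(c_1c_2^{n-1})(c_2^n)^{-1}$ with $c_2^n\in C_H$ and $c_1c_2^{n-1}=gc_2^n\in C_H$.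

(d) Lift $e$ and the sequence to $C$.
\end{proof}

For a central element $z$ of $G$ and $d\in C$ put
\[
E_d=\{t\in\mathbb Z:z^td\in C\}.
\]
Then $0\in E_d$ and $E_d+E_{d'}\subseteq E_{dd'}$.

\begin{lemma}\label{lem:drift}
Let $C$ be a subsemigroup of a group $G$ satisfying \textup{(WA)}. Let $h,p\in C$ and let $z$ be central in $G$ with $p^{-1}hp=hz$. Then $E_d$ is unbounded above for some $d\in C$.
\end{lemma}

The idea is as follows. If all $E_d$ are bounded above, their maxima define a superadditive height function, and (WA) makes it almost subadditive along subsequences. So the height of $h^n$ grows linearly with some slope $\sigma$. Conjugation by $p$ replaces $h$ by $hz$, which lowers the slope by $1$, and this is incompatible with the two inequalities.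

\begin{proof}
Suppose every $E_d$ is bounded above. For $x=cz^s\in C\langle z\rangle$ the set $\{t:z^tx\in C\}=E_c-s$ is nonempty and bounded above; let $\beta(x)$ be its maximum. Then
\[
\beta(xy)\ge\beta(x)+\beta(y),\qquad\beta(z^tx)=\beta(x)-t,\qquad\beta\ge0\text{ on }C.
\]
Let $e\in C$ and let $(b_k)$ be a sequence in $C$. Apply Lemma~\ref{lem:WA}(a) to the sequence $z^{\beta(b_k)}b_k$ in $C$. For all $i<k$ in an infinite index set, $z^{\beta(b_k)-\beta(b_i)}b_i^{-1}b_ke\in C$, that is,
\begin{equation}\label{eq:sub}
b_i^{-1}b_ke\in C\langle z\rangle\qquad\text{and}\qquad\beta(b_k)-\beta(b_i)\le\beta(b_i^{-1}b_ke).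
\end{equation}
Let $f(n)=\beta(h^n)\ge0$ for $n\ge1$, a superadditive function, and $\sigma=\sup_nf(n)/n$.

\emph{The slope $\sigma$ is finite.} Suppose $\sigma=\infty$. Put $\mu_1=f(1)$. Given $\mu_j\ge0$, let $n_j$ be the least $n$ with $f(n)/n>\mu_j$, let $\sigma_j=f(n_j)/n_j$, and put $\mu_{j+1}=2\sigma_j$. Then $\sigma_j>0$, $f(n)/n\le\sigma_j$ for $n\le n_j$, $\sigma_{j+1}>2\sigma_j$, and $2\le n_1<n_2<\cdots$. Apply \eqref{eq:sub} to $b_j=h^{n_j}$ and $e=h$. For some $i<j$, since $n_j-n_i+1\le n_j$,
\[
\sigma_jn_j-\sigma_in_i\le f(n_j-n_i+1)\le\sigma_j(n_j-n_i+1).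
\]
Hence $\sigma_j(n_i-1)\le\sigma_in_i$, and $n_i\ge2$ gives $\sigma_j\le2\sigma_i<\sigma_{i+1}\le\sigma_j$, a contradiction.

\emph{The contradiction.} By Fekete's lemma $f(n)/n\to\sigma<\infty$. Apply \eqref{eq:sub} to $b_k=h^kp$ and $e=h$; let $i$ be the first element of the infinite index set and let $k\to\infty$ in it. We have $b_i^{-1}b_ke=p^{-1}h^{k-i}p\,h=z^{k-i}h^{k-i+1}$, so
\[
f(k)\le\beta(h^k)+\beta(p)\le\beta(h^kp)\le\beta(h^ip)+f(k-i+1)-(k-i).
\]
Dividing by $k$ and passing to the limit gives $\sigma\le\sigma-1$.
\end{proof}

\begin{lemma}\label{lem:central}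
Let $G$ be a torsion-free nilpotent group that is not abelian, and $C\subseteq G$ a subsemigroup with $G=CC^{-1}$ satisfying \textup{(WA)}. Then there are $1\ne z\in Z(G)$, $q\ge1$ and $d_0\in C$ with $z^{qt}d_0\in C$ for all $t\in\mathbb Z$.
\end{lemma}

\begin{proof}
\emph{Step 1: a Heisenberg pair in $C$.} Take $g\in Z_2(G)\setminus Z(G)$. Then $\varphi(x)=[x,g]$ lies in $Z(G)$, and the identity $[xy,g]=y^{-1}[x,g]y\,[y,g]$ shows that $\varphi$ is a homomorphism; it is nontrivial. Write $g=g_1g_2^{-1}$ with $g_1,g_2\in C$. Some $c\in C$ has $\varphi(g_2c)\ne1$. Otherwise $\varphi$ is constant on $C$, so $\varphi(c)^2=\varphi(c^2)=\varphi(c)$ and $\varphi(c)=1$ for all $c\in C$, which makes $\varphi$ trivial. Put $h=g_2c$ and $p=gh=g_1c$, both in $C$, and $z=\varphi(h)\ne1$. Then $g^{-1}hg=hz$, so $p^{-1}hp=h^{-1}(hz)h=hz$, and rewriting $hp=phz$ gives $h^{-1}ph=pz^{-1}$.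

\emph{Step 2: every $E_e$, $e\in C$, is unbounded above and below.} Lemma~\ref{lem:drift} gives $d$ with $E_d$ unbounded above, and, applied to $(p,h,z^{-1})$ in place of $(h,p,z)$, it gives $d'$ with $E_{d'}$ unbounded below. Let $t_1<t_2<\cdots$ lie in $E_d$ and $b_k=z^{t_k}d$. Then $b_i^{-1}b_ke=z^{t_k-t_i}e$, so by Lemma~\ref{lem:WA}(a) $t_k-t_i\in E_e$ for a fixed $i$ and infinitely many $k$. A sequence $t_1>t_2>\cdots$ in $E_{d'}$ gives unboundedness below in the same way.

\emph{Step 3: $E=E_e$ has bounded gaps.} Fix $e\in C$. There is a finite set $\Phi\subseteq\mathbb Z$ with $E_{e^2}\subseteq\Phi+E$. Otherwise choose inductively $t_k\in E_{e^2}$ with $t_k\notin\{t_1,\dots,t_{k-1}\}+E$; then (WA) for $b_k=z^{t_k}e^2$ and $e$ gives $i<k$ with $z^{t_k-t_i}e\in C$, that is, $t_k\in t_i+E$, a contradiction. So $E+E\subseteq\Phi+E$. Let $R=\max_{\phi\in\Phi}|\phi|$, and by Step 2 pick $s,s'\in E$ with $s>R$ and $s'<-R$. For $t\in E$ write $t+s=\phi+t'$ and $t+s'=\phi'+t''$ with $\phi,\phi'\in\Phi$ and $t',t''\in E$. Then $0<t'-t\le s+R$ and $0<t-t''\le R-s'$. Iterating from $0\in E$ in both directions,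 we see that every integer is within $B=\max(s+R,R-s')$ of an element of $E$.

\emph{Step 4.} The sets $E_{e^n}$ increase with $n$, since $E_{e^n}+0\subseteq E_{e^{n+1}}$, and their union $\Gamma$ is a submonoid of $\mathbb Z$ with positive and negative elements. Such a submonoid is a subgroup: if $m,m'\in\Gamma$ have opposite signs, then $-m=(|m'|-1)m+|m|m'\in\Gamma$. So $\Gamma=q\mathbb Z$ with $q\ge1$, and the finite set $q\mathbb Z\cap[-B,B]$ lies in some $E_{e^n}$. Since $E\subseteq q\mathbb Z$, Step 3 gives $q\mathbb Z\subseteq E+(q\mathbb Z\cap[-B,B])\subseteq E_{e^{n+1}}$. Put $d_0=e^{n+1}$.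
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:A}]
(i) Let first $G$ be nilpotent; we use induction on $h(G)$. Choose a torsion-free normal subgroup $G_1$ of finite index, so $h(G_1)=h(G)$, and let $C_1=C\cap G_1$; by Lemma~\ref{lem:WA}(c) the pair $G_1,C_1$ satisfies the hypotheses. If $G_1$ is abelian, as it is when $h(G)=0$, take $F=G_1$ and any $d\in C$. Otherwise let $z,q,d_0$ be as in Lemma~\ref{lem:central} for $G_1,C_1$. Since $z^q$ has infinite order, $G_1/\langle z^q\rangle$ has smaller Hirsch length, and by Lemma~\ref{lem:WA}(d) induction applies to it and the image of $C_1$. Pulling back, we get $H\trianglelefteq G_1$ of finite index and $d\in C_1$ with $[H,H]d\subseteq C_1\langle z^q\rangle$. Then $[H,H]dd_0\subseteq C_1\langle z^q\rangle d_0\subseteq C_1$. The core $F$ of $H$ in $G$ and the element $dd_0$ have the required property.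

In general let $H$ be a nilpotent normal subgroup of finite index. It is finitely generated, and the nilpotent case applies to $H$ and $C\cap H$ by Lemma~\ref{lem:WA}(c). Replace the resulting subgroup by its core in $G$.

(ii) Let $F,d_1$ be as in (i), $n=|G:F|$ and $C_F=C\cap F$. Since $[F,F]d_1^n=([F,F]d_1)d_1^{n-1}\subseteq C$, we may replace $d_1$ by $d_1^n$ and assume $d_1\in C_F$. For $c,w\in C_F$ we have $w^{-1}cwd_1=c\,([c,w]d_1)\in C\cap F$. Thus
\begin{equation}\label{eq:CF}
C_F\,(wd_1)\subseteq wC_F\qquad(w\in C_F).
\end{equation}
Now let $v\in C$. The image of $C$ in the finite group $G/F$ is a subsemigroup, hence a subgroup, and it generates $G/F$; so there are $t_1,\dots,t_n\in C$ representing all cosets of $F$. The elements $(t_jv)^n$ lie in $C_F$, which is right Ore by Lemma~\ref{lem:WA}(b),(c). Take $w\in\bigcap_j(t_jv)^nC_F$ and $d=wd_1$. For $c\in C$ choose $j$ with $t_jc\in F$. By \eqref{eq:CF}, $t_jcd\in wC_F\subseteq(t_jv)^nC_F$, and therefore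
\[
v^{-1}cd=(t_jv)^{-1}\,t_jcd\in(t_jv)^{n-1}C_F\subseteq C.
\]
Hence $Cd\subseteq vC$.
\end{proof}

\section{An ideal on which left multiplications are injective and rigid}\label{sec:ideal}

We return to the standing assumptions. By Lemma~\ref{lem:C} and Proposition~\ref{prop:G}, Proposition~\ref{prop:A} applies to $C\subseteq G$. Part (ii) translates into the following statement: a right ideal of $S$ that meets every row contains a nonzero two-sided ideal modulo $\tau$.

\begin{lemma}\label{lem:twosided}
Given $v_y\in J_y$ for each $y\in X$, there is a nonzero ideal $I\subseteq J$ of $S$ such that for all $y\in X$ and $p\in I\cap J_y$ there is $q\in S$ with $p\,\tau\,v_yq$.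
\end{lemma}

\begin{proof}
We first move the $v_y$ into $C$. By (R4) there is $y'\in X$, depending on $y$, with $v_yy'=y$. Put $v'_y=v_ye_{y'}$; then $v'_yo=y$, so $u_yv'_y\in U$. Let $c_y=\pi(u_yv'_y)$. As $X$ is finite and $C$ is right Ore, there is $c\in\bigcap_yc_yC$, and Proposition~\ref{prop:A}(ii) gives $d=\pi(r)$ with $Cd\subseteq cC\subseteq c_yC$ for all $y$. Fix $j\in J_o$, and put $b=rj\in J_o$ and $I=SbS$.

Let $p=sbt\in J_y$ with $s,t\in S$. Then $sb\ne\theta$ and $sb$ lies in the same row as $p$, so $so=y$ and $u_ys\in U$. Hence $\pi(u_ys)d=c_y\pi(q_0)$ for some $q_0\in U$. Evaluating at $\hat\jmath$ gives $u_y(sb)\,\tau\,u_y(v'_yq_0j)$, where $sb$ and $v'_yq_0j$ lie in $J_y$ and $u_yy\ne0$. By (T5), $sb\,\tau\,v'_yq_0j$, and by (T1), $p=sbt\,\tau\,v_y(e_{y'}q_0jt)$.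
\end{proof}

To remove the qualification ``modulo $\tau$'' we linearize. Let
\[
D=\operatorname{span}\{a-b:a,b\in J,\ a\,\tau\,b\}\subseteq K_0[J],
\]
a two-sided ideal of $A$ by (T1). Lemma~\ref{lem:twosided} will give ideals that kill $D^i$ up to an error in $D^{i+1}$, and the errors disappear after finitely many steps because $D$ is nilpotent.

\begin{lemma}\label{lem:D}
\begin{enumerate}
\item[(i)] For finitely many $\delta_1,\dots,\delta_n\in D$ and $y\in X$ there is $v\in J_y$ with $\delta_jv=0$ for all $j$.
\item[(ii)] $D$ is nilpotent.
\item[(iii)] There is a nonzero ideal $I\subseteq J$ of $S$ with $DI=0$; in particular $a\,\tau\,b$ implies $ap=bp$ for all $p\in I$.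
\end{enumerate}
\end{lemma}

\begin{proof}
(i) The $\delta_j$ are combinations of finitely many differences $a-b$ with $a\,\tau\,b$. Each difference is killed by some element of $J_y$, and by (R1) these elements have a common right multiple in $J_y$.

(ii) Let $a\,\tau\,b$ and $w\in J_y$, and take $v\in J_y$ with $av=bv$. By (R1), $wp=vq\ne\theta$ for some $p,q$, and Lemma~\ref{lem:cat} gives $\bar wQ=\bar w\bar pQ=\bar v\bar qQ=\bar vQ$. So $\bar w\in\bar vQ$ and $(\bar a-\bar b)\bar w=0$, that is, $(a-b)w\in N$. Thus $D^2\subseteq D\,K_0[J]\subseteq N$, and $N$ is nilpotent.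

(iii) Let $D^k=0$. If $k=1$ take $I=J$. Let $k\ge2$ and $1\le i<k$. Since $A$ is right Noetherian, $D^i=\sum_j\delta_jA$ with finitely many $\delta_j\in D^i\subseteq D$. For each $y$ choose $v_y\in J_y$ killed by all $\delta_j$, and let $I_i$ be the ideal of Lemma~\ref{lem:twosided} for these $v_y$. If $p\in I_i\cap J_y$ and $p\,\tau\,v_yq$, then $\delta_jp=\delta_j(p-v_yq)\in D^{i+1}$. So $\delta_jI_i\subseteq D^{i+1}$, and since $SI_i\subseteq I_i$, also $D^iI_i\subseteq D^{i+1}$. The ideal $I=I_1I_2\cdots I_{k-1}$ is nonzero by (R2), and $DI\subseteq D^k=0$. Finally, $(a-b)p=0$ in $A$ means $ap=bp$ in $S$.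
\end{proof}

\begin{proposition}\label{prop:T}
There is a nonzero ideal $T\subseteq J$ of $S$ such that, with $T_x=T\cap J_x\ne\emptyset$, the following hold for all $x\in X$ and $s,s'\in S$.
\begin{enumerate}
\item[(i)] If $sj\,\tau\,s'j$ for some $j\in J_x$, then $sw=s'w$ for all $w\in T_x$.
\item[(ii)] If $sx\ne0$, then left multiplication by $s$ is injective on $T_x$.
\end{enumerate}
\end{proposition}

\begin{proof}
Let $I$ be as in Lemma~\ref{lem:D}(iii). For each $y$ choose a nonzero $v_y\in L_y$, with $L_y$ as in Lemma~\ref{lem:L}, and let $I_*$ be the ideal of Lemma~\ref{lem:twosided} for these $v_y$. Put $T=I_*I$. It is a nonzero ideal by (R2), and it meets every row by \eqref{eq:meets}. Let $w\in T_x$ and write $w=w_1w_2$ with $w_1\in I_*$, $w_2\in I$. Then $w_1$ is nonzero and lies in the same row as $w$, so $w_1\in I_*\cap J_x$.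

(i) By (T4), $sw_1\,\tau\,s'w_1$, so $sw_1w_2=s'w_1w_2$ by the choice of $I$.

(ii) We have $w_1\,\tau\,v_xq$ for some $q\in S$, so $w=w_1w_2=v_xqw_2\in L_x$. Thus $T_x\subseteq L_x$, and Lemma~\ref{lem:L} applies.
\end{proof}

\section{The Rees matrix closure}\label{sec:embedding}

We show that $T$ is $0$-uniform with a closure satisfying (1)--(3).

\subsection*{Columns} For $c=\pi(s)\in C$ and $w\in T_o$ put $cw=sw\in T_o$. By Proposition~\ref{prop:T}(i) this does not depend on the choice of $s$, and by (ii) each $c$ acts injectively. If $cw=c'w$, then $c\hat w=c'\hat w$, so $c=c'$ by Lemma~\ref{lem:C}. Let $\Omega=G\otimes_CT_o\supseteq T_o$; by Lemma~\ref{lem:loc}, $G$ acts freely on $\Omega$. Let $\Lambda$ be the set of orbits and choose a representative $\omega_\lambda$ of each orbit $\lambda$. Every $\omega\in\Omega$ is uniquely $\omega=g(\omega)\,\omega_{\lambda(\omega)}$ with $g(\omega)\in G$, $\lambda(\omega)\in\Lambda$, and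
\[
g(h\omega)=h\,g(\omega),\qquad\lambda(h\omega)=\lambda(\omega)\qquad(h\in G).
\]
By Lemma~\ref{lem:loc}(ii), every $\lambda\in\Lambda$ equals $\lambda(j)$ for some $j\in T_o$.

\subsection*{The sandwich matrix} An element $a\in T_x$ will receive the coordinates of $u_xa\in T_o$. To multiply coordinates we must compare, for $j\in T_o$, the two maps $w\mapsto jw$ and $w\mapsto u_yw$ from $T_y$ to $T_o$. Rigidity makes them differ by one group element.

\begin{lemma}\label{lem:k}
Let $j\in T_o$ and $y\in X$ with $jy\ne0$. There is a unique $k(j,y)\in G$ with $jw=k(j,y)\,u_yw$ in $\Omega$ for all $w\in T_y$. If $j'\in T_o$ and $\lambda(j')=\lambda(j)$, then $j'y\ne0$ and $g(j')^{-1}k(j',y)=g(j)^{-1}k(j,y)$.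
\end{lemma}

\begin{proof}
By (R4), $jy=o$, so $je_y$ and $u_ye_y$ lie in $U$. Let $k=\pi(je_y)\pi(u_ye_y)^{-1}$ and write $k=c^{-1}c'$ with $c=\pi(s)$, $c'=\pi(s')$. Then $c\,\pi(je_y)=c'\pi(u_ye_y)$, so $sj(e_yw')\,\tau\,s'u_y(e_yw')$ for $w'\in J_o$, where $e_yw'\in J_y$. Proposition~\ref{prop:T}(i) gives $sjw=s'u_yw$ for all $w\in T_y$. Since $jw,u_yw\in T_o$, this reads $c(jw)=c'(u_yw)$, that is, $jw=k\,u_yw$. Uniqueness follows from freeness and $T_y\ne\emptyset$.

For $c=\pi(s)\in C$ and any $j\in T_o$ we have $(cj)y=s(jy)$ with $jy\in\{0,o\}$, so $(cj)y\ne0\iff jy\ne0$; in that case $(cj)w=c(jw)$ for $w\in T_y$, so $k(cj,y)=c\,k(j,y)$. If $\lambda(j')=\lambda(j)$, then $j'=hj$ with $h=c^{-1}c'\in G$, so $cj'=c'j$ in $T_o$. Hence $j'y\ne0\iff jy\ne0$, and $c\,k(j',y)=c'k(j,y)$, that is, $k(j',y)=h\,k(j,y)$. Since also $g(j')=h\,g(j)$, the claim follows.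
\end{proof}

So for $\lambda\in\Lambda$, $y\in X$ and any $j\in T_o$ with $\lambda(j)=\lambda$ we may define
\[
p_{\lambda y}=
\begin{cases}
g(j)^{-1}k(j,y) & \text{if } jy\ne0,\\
0 & \text{if } jy=0.
\end{cases}
\]
Let $P=(p_{\lambda y})$, $M=\mathcal M^0(G;X,\Lambda;P)$, and define $\psi\colon T\to M$ by $\psi(\theta)=0$ and
\[
\psi(a)=\bigl(x,\,g(u_xa),\,\lambda(u_xa)\bigr)\qquad(a\in T_x).
\]

\begin{proof}[Proof of Proposition~\ref{prop:main}]
\emph{$\psi$ is injective.} For $a\ne\theta$, the triple $\psi(a)$ determines $x$ and $u_xa\in T_o\subseteq\Omega$, hence $a$ by Proposition~\ref{prop:T}(ii).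

\emph{$\psi$ is a homomorphism.} Let $a\in T_x$, $b\in T_y$ and $j=u_xa\in T_o$. By (R4), $ay\in\{0,x\}$, and $jy=u_x(ay)$; so $ab=\theta\iff ay=0\iff jy=0\iff p_{\lambda(j)y}=0\iff\psi(a)\psi(b)=0$. If $ab\ne\theta$, then $ab\in T_x$ and $u_xab=jb=k(j,y)\,u_yb$. Therefore $\lambda(u_xab)=\lambda(u_yb)$ and $g(u_xab)=k(j,y)\,g(u_yb)=g(j)\,p_{\lambda(j)y}\,g(u_yb)$, which is the product rule in $M$.

\emph{$M$ is completely $0$-simple.} We check that $P$ is regular. Given $y\in X$, take $b\in T_y$ and, by (R2), $t\in T$ with $btb\ne\theta$. Then $a=bt\in T_y$ and $ay\ne0$, so $ay=y$, $(u_ya)y=o$ and $p_{\lambda(u_ya)\,y}\ne0$. Given $\lambda=\lambda(j)$ with $j\in T_o$, (R4) gives $y$ with $jy\ne0$, so $p_{\lambda y}\ne0$.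

From now on identify $T$ with $\psi(T)$. Fix $x\in X$, $\lambda\in\Lambda$ and $j\in T_o$ with $\lambda(j)=\lambda$, and put $\alpha=\pi(u_xe_x)\in C$. For $r\in U$ we have $e_xrj\in T_x$ and $u_xe_xrj=\alpha\,\pi(r)\,j$, so
\begin{equation}\label{eq:psi}
\psi(e_xrj)=\bigl(x,\,\alpha\,\pi(r)\,g(j),\,\lambda\bigr)\in H_{x\lambda}.
\end{equation}

\emph{Condition \textup{(a)}} follows from \eqref{eq:psi}, and \emph{property \textup{(1)}} holds because the nonzero $\mathcal R$-classes of $M$ are indexed by the finite set $X$.

\emph{Condition \textup{(b)} and property \textup{(2)}.} Let $H=H_{x\lambda}$ be a group, so $p_{\lambda x}\ne0$, and identify $H$ with $G$ by $(x,g,\lambda)\mapsto gp_{\lambda x}$. By Proposition~\ref{prop:G}, $H$ is finitely generated nilpotent-by-finite. By \eqref{eq:psi}, the subsemigroup $T\cap H$ contains $\alpha C\beta$ with $\beta=g(j)p_{\lambda x}\in G$. Now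
\[
(\alpha C\beta)(\alpha C\beta)^{-1}=\alpha\,CC^{-1}\alpha^{-1}=G,\qquad(\alpha C\beta)^{-1}(\alpha C\beta)=\beta^{-1}C^{-1}C\beta=G.
\]
So $H=(T\cap H)(T\cap H)^{-1}=(T\cap H)^{-1}(T\cap H)$: the group $H$ is generated by $T\cap H$ and is its group of right and of left quotients.

\emph{Property \textup{(3)}.} Let $F\trianglelefteq G$ and $d\in C$ be as in Proposition~\ref{prop:A}(i), and put $t=\alpha d\beta\in T\cap H$. Since $[F,F]$ is normal in $G$,
\[
[F,F]\,t=\alpha\,[F,F]\,d\,\beta\subseteq\alpha C\beta\subseteq T\cap H.
\]

Thus $T\subseteq J\subseteq J_0$ is a nonzero ideal of $S$ that is $0$-uniform with a closure satisfying (1)--(3). This proves Proposition~\ref{prop:main}, and with it Theorems~\ref{thm:refined} and~\ref{thm:main}.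
\end{proof}

\begin{thebibliography}{9}

\bibitem{Gri} Grigorchuk, Mat. Zametki \textbf{43} (1988), 305--319.

\end{thebibliography}
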